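\title{A strongly irreducible operator whose commutant is not commutative modulo its radical}

\begin{abstract}
An operator $T$ on a Hilbert space is strongly irreducible if no idempotent other than $0$ and $I$ commutes with it. It has been conjectured that the commutant of such an operator is commutative modulo its Jacobson radical. We disprove this by constructing a quasinilpotent strongly irreducible $T$ whose commutant, modulo its radical, is isometrically isomorphic to the right free semigroup algebra on two generators, which is noncommutative and semisimple. We describe exactly which Banach algebras arise in this way from strongly irreducible operators, and we show that the known positive result for Cowen--Douglas operators of finite index fails for infinite index. All examples are backward shifts with invertible operator weights.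
\end{abstract}

\section{The question and the results}\label{sec:intro}

Throughout, $\mathcal H$ is a complex separable infinite-dimensional Hilbert space. For a Hilbert space $\mathcal K$, $\mathcal L(\mathcal K)$ is the algebra of bounded linear operators on $\mathcal K$, and the \emph{commutant} of a set $\mathcal S\subset\mathcal L(\mathcal K)$ is $\mathcal S'=\{B\in\mathcal L(\mathcal K): BA=AB \text{ for all } A\in\mathcal S\}$. It is a norm-closed subalgebra containing $I$, hence a unital Banach algebra. For a single operator we write $\mathcal A'(T)=\{T\}'$. An idempotent is \emph{nontrivial} if it is neither $0$ nor $I$. The operator $T$ is \emph{strongly irreducible}, written $T\in(SI)$, if $\mathcal A'(T)$ contains no nontrivial idempotent.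

An idempotent $E$ commutes with $T$ exactly when the closed subspaces $\operatorname{ran}E$ and $\ker E$, which are complementary but need not be orthogonal, are both invariant under $T$. So $T\in(SI)$ means that $T$ is not similar to a direct sum $T_1\oplus T_2$ of operators on nonzero spaces.

On $\mathbb C^d$ the Jordan form shows that only an operator similar to a single Jordan block $\lambda+N$ can have this property. Since $N$ has a cyclic vector $e$, an operator $B$ commuting with $N$ equals $p(N)$ for any polynomial $p$ with $Be=p(N)e$. The commutant is therefore $\mathbb CI+\mathcal N$, where $\mathcal N$, the set of polynomials in $N$ without constant term, is an ideal of nilpotent operators. An idempotent $E$ of this algebra has constant term $0$ or $1$, so $E$ or $I-E$ is a nilpotent idempotent and vanishes. Thus single Jordan blocks are strongly irreducible, and their commutants reduce to the scalars once $\mathcal N$ is discarded.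

In a general unital algebra $\mathcal A$ the role of $\mathcal N$ is played by the \emph{Jacobson radical}
\[
\operatorname{rad}\mathcal A=\{x\in\mathcal A:\ 1-yx \text{ is invertible in } \mathcal A \text{ for every } y\in\mathcal A\}.
\]
It is a standard fact that this is the intersection of the maximal left ideals, that it is a two-sided ideal, and that it is closed when $\mathcal A$ is a Banach algebra. Then $\mathcal A/\operatorname{rad}\mathcal A$ is a Banach algebra in the quotient norm. One calls $\mathcal A$ \emph{semisimple} if $\operatorname{rad}\mathcal A=0$.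

If strongly irreducible operators are to be the infinite-dimensional analogues of Jordan blocks, one expects $\mathcal A'(T)/\operatorname{rad}\mathcal A'(T)$ to be small. Algebra suggests the same: by Wedderburn's theorem a finite-dimensional semisimple complex algebra is a direct sum of full matrix algebras, so it is $\mathbb C$ if it has no nontrivial idempotent. Two known results also point this way. To state the second, let $\Omega\subset\mathbb C$ be bounded, connected and open. The \emph{Cowen--Douglas class} $\mathcal B_n(\Omega)$ of index $n$ consists of the $T\in\mathcal L(\mathcal H)$ such that $T-\lambda$ is onto and $\dim\ker(T-\lambda)=n$ for all $\lambda\in\Omega$, and the closed linear span $\bigvee_{\lambda\in\Omega}\ker(T-\lambda)$ is $\mathcal H$.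
\begin{enumerate}
\item[(K1)] The operators $T\in(SI)$ for which $\mathcal A'(T)/\operatorname{rad}\mathcal A'(T)$ is commutative are norm-dense in the class $(SI)$.
\item[(K2)] If $n$ is finite and $T\in\mathcal B_n(\Omega)\cap(SI)$, then $\mathcal A'(T)/\operatorname{rad}\mathcal A'(T)$ is commutative.
\end{enumerate}
The following statement has been posed in print as a conjecture.
\begin{quote}
\textbf{Conjecture.} For every $T\in\mathcal L(\mathcal H)\cap(SI)$, the algebra $\mathcal A'(T)/\operatorname{rad}\mathcal A'(T)$ is commutative.
\end{quote}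

We show that it is false. Recall that an element $x$ of a Banach algebra is \emph{quasinilpotent} if $\|x^n\|^{1/n}\to0$.

\begin{theorem}\label{thm:A}
There is a quasinilpotent $T\in\mathcal L(\mathcal H)\cap(SI)$ such that $\mathcal A'(T)/\operatorname{rad}\mathcal A'(T)$ is not commutative.
\end{theorem}

The construction realizes any commutant, and this determines which quotients occur.

\begin{theorem}\label{thm:B}
Let $\mathcal K\ne0$ be a separable Hilbert space, $\mathcal S\subset\mathcal L(\mathcal K)$ any subset, and $\mathcal C=\mathcal S'$. There is a quasinilpotent operator $T$ on a separable infinite-dimensional Hilbert space such that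
\begin{enumerate}
\item[(a)] $\mathcal A'(T)/\operatorname{rad}\mathcal A'(T)$ is isometrically isomorphic to $\mathcal C/\operatorname{rad}\mathcal C$;
\item[(b)] $T\in(SI)$ if and only if $\mathcal C$ has no idempotents other than $0$ and $I$.
\end{enumerate}
Consequently, a Banach algebra is isometrically isomorphic to $\mathcal A'(T)/\operatorname{rad}\mathcal A'(T)$ for some $T\in(SI)$ if and only if it is isometrically isomorphic to $\mathcal C/\operatorname{rad}\mathcal C$ for some commutant $\mathcal C=\mathcal S'$, on a nonzero separable Hilbert space, without nontrivial idempotents. Moreover $T$ can always be taken quasinilpotent.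
\end{theorem}

With other scalar weights the same construction shows that the index in (K2) must be finite. Here $\mathbb D$ is the open unit disk.

\begin{theorem}\label{thm:C}
There is $T\in(SI)$ such that, for all $|\lambda|<1$, $T-\lambda$ is onto and $\dim\ker(T-\lambda)=\infty$, and $\bigvee_{|\lambda|<1}\ker(T-\lambda)=\mathcal H$ (that is, $T\in\mathcal B_\infty(\mathbb D)$), but $\mathcal A'(T)/\operatorname{rad}\mathcal A'(T)$ is not commutative.
\end{theorem}

The proofs have two independent ingredients. The first is a \emph{pair} of operators whose commutant is noncommutative, semisimple and free of nontrivial idempotents (Section~\ref{sec:free}). The second turns commutation with a countable family into commutation with one operator without creating idempotents (Sections~\ref{sec:shifts} and~\ref{sec:encode}). The proofs do not use (K1) or (K2). Every operator below is built on some separable infinite-dimensional Hilbert space, which a unitary identifies with $\mathcal H$.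

\section{Three facts about the radical}\label{sec:rad}

By the spectral radius formula, $x$ is quasinilpotent if and only if its spectrum is $\{0\}$. Since the definition involves only norms, an element of a commutant $\mathcal C\subset\mathcal L(\mathcal K)$ is quasinilpotent in $\mathcal C$ if and only if it is quasinilpotent as an operator.

\begin{lemma}\label{lem:rad}
Let $\mathcal A$ and $\mathcal C$ be unital complex Banach algebras.
\begin{enumerate}
\item[(a)] Every element of $\operatorname{rad}\mathcal A$ is quasinilpotent. Hence $\mathcal A/\operatorname{rad}\mathcal A$ is not commutative if some commutator $uv-vu$ in $\mathcal A$ is not quasinilpotent.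
\item[(b)] A left ideal of $\mathcal A$ consisting of quasinilpotent elements is contained in $\operatorname{rad}\mathcal A$.
\item[(c)] Let $\rho:\mathcal A\to\mathcal C$ and $\iota:\mathcal C\to\mathcal A$ be contractive unital homomorphisms with $\rho\circ\iota=\mathrm{id}_{\mathcal C}$ and $\ker\rho\subset\operatorname{rad}\mathcal A$. Then $\rho$ induces an isometric isomorphism $\mathcal A/\operatorname{rad}\mathcal A\to\mathcal C/\operatorname{rad}\mathcal C$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) If $x\in\operatorname{rad}\mathcal A$ and $\lambda\neq0$, then $\lambda-x=\lambda(1-\lambda^{-1}x)$ is invertible, so the spectrum of $x$ is $\{0\}$. If the quotient is commutative, all commutators lie in the radical.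

(b) If $x$ is in the ideal and $y\in\mathcal A$, then $yx$ is in the ideal. So $\sum_{n\ge0}(yx)^n$ converges absolutely by the root test, and its sum is the inverse of $1-yx$.

(c) We first show $\rho^{-1}(\operatorname{rad}\mathcal C)=\operatorname{rad}\mathcal A$. If $x\in\operatorname{rad}\mathcal A$ and $c\in\mathcal C$, then $1-c\rho(x)=\rho(1-\iota(c)x)$ is invertible, so $\rho(x)\in\operatorname{rad}\mathcal C$. Conversely, let $\rho(x)\in\operatorname{rad}\mathcal C$ and $y\in\mathcal A$. Then $\rho(1-yx)$ is invertible; put $u=\iota(\rho(1-yx)^{-1})$. Both $u(1-yx)$ and $(1-yx)u$ are mapped to $1$ by $\rho$, so both have the form $1-k$ with $k\in\ker\rho\subset\operatorname{rad}\mathcal A$ and are invertible. Thus $1-yx$ has a left and a right inverse, and $x\in\operatorname{rad}\mathcal A$.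

Since $\rho$ is onto, it induces an algebra isomorphism $\bar\rho$ of the quotients. It is contractive, because $\operatorname{dist}(\rho(a),\operatorname{rad}\mathcal C)\le\|\rho(a+x)\|\le\|a+x\|$ for all $x\in\operatorname{rad}\mathcal A$. From $\rho\circ\iota=\mathrm{id}$ we get $\iota(\operatorname{rad}\mathcal C)\subset\rho^{-1}(\operatorname{rad}\mathcal C)=\operatorname{rad}\mathcal A$, so $\iota$ induces a map $\bar\iota$ of the quotients, contractive by the same estimate with $\iota$ in place of $\rho$. As $\bar\rho\circ\bar\iota=\mathrm{id}$ and $\bar\rho$ is bijective, $\bar\iota=\bar\rho^{-1}$. A contraction with a contractive inverse is isometric.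
\end{proof}

\section{Backward shifts with invertible operator weights}\label{sec:shifts}

We need operators whose commutant can be written down and whose idempotents can be found by looking at a small part of it. Backward shifts offer both. The kernels of their powers force the commutant to be triangular, and invertible weights make each diagonal of a commuting operator determined by its first entry.

Let $\mathcal G\neq0$ be a separable Hilbert space and $\ell^2(\mathcal G)=\bigoplus_{n\ge0}\mathcal G$. Let $(Q_n)_{n\ge0}$ be invertible operators on $\mathcal G$ with $Q_0=I$ such that the \emph{weights} $V_n=Q_n^{-1}Q_{n+1}$ are uniformly bounded. Thus $Q_n=V_0V_1\cdots V_{n-1}$. Define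
\begin{equation}\label{eq:T}
T(x_0,x_1,x_2,\dots)=(V_0x_1,V_1x_2,V_2x_3,\dots).
\end{equation}
Then $\|T\|\le\sup_n\|V_n\|$ and $(T^kx)_n=Q_n^{-1}Q_{n+k}x_{n+k}$. An operator $Z$ on $\ell^2(\mathcal G)$ is determined by its block entries $Z_{ij}\in\mathcal L(\mathcal G)$, from coordinate $j$ to coordinate $i$, and $\|Z_{ij}\|\le\|Z\|$. The \emph{diagonal algebra} of $T$ is
\[
\mathcal D=\Big\{X\in\mathcal L(\mathcal G):\ \sup_n\|Q_n^{-1}XQ_n\|<\infty\Big\},
\]
a unital subalgebra of $\mathcal L(\mathcal G)$. Finally, $\mathcal L(\mathcal G)[[z]]$ denotes the algebra of formal power series with coefficients in $\mathcal L(\mathcal G)$ in a variable $z$ that commutes with them.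

\begin{proposition}\label{prop:shift}
For $Z\in\mathcal A'(T)$ put $X_k=X_k(Z)=Z_{0k}Q_k^{-1}$ and $\Phi(Z)=\sum_{k\ge0}X_kz^k$.
\begin{enumerate}
\item[(a)] $Z_{ij}=0$ for $i>j$, and $Z_{n,n+k}=Q_n^{-1}X_kQ_{n+k}$ for $n,k\ge0$.
\item[(b)] $\Phi:\mathcal A'(T)\to\mathcal L(\mathcal G)[[z]]$ is an injective unital algebra homomorphism, and $\Phi(T)=z$.
\item[(c)] $X_0(Z)\in\mathcal D$ and $\|X_0(Z)\|\le\|Z\|$. Conversely, for $X\in\mathcal D$ the operator $\delta(X)=\bigoplus_nQ_n^{-1}XQ_n$ lies in $\mathcal A'(T)$ and $\Phi(\delta(X))=X$.
\item[(d)] $T\in(SI)$ if and only if $\mathcal D$ has no nontrivial idempotent.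
\end{enumerate}
\end{proposition}

\begin{proof}
(a) Since the $Q_n$ are invertible, $\ker T^{j+1}=\{x: x_n=0\text{ for }n\ge j+1\}$. This subspace is invariant under $Z$ and contains coordinate $j$, so $Z_{ij}=0$ for $i>j$. The $(i,j+1)$ entry of $TZ=ZT$ reads $V_iZ_{i+1,j+1}=Z_{ij}V_j$, that is, $Z_{i+1,j+1}=V_i^{-1}Z_{ij}V_j$. Applying this $n$ times, starting from $Z_{0k}$, gives
\[
Z_{n,n+k}=V_{n-1}^{-1}\cdots V_0^{-1}\,Z_{0k}\,V_k\cdots V_{n+k-1}=Q_n^{-1}Z_{0k}Q_k^{-1}Q_{n+k}.
\]

(b) The map $\Phi$ is linear, $\Phi(I)=I$, and it is injective because by (a) the $X_k$ determine all entries of $Z$. Let $Z,Z'\in\mathcal A'(T)$ have coefficients $X_k,X_k'$. By triangularity only finitely many terms enter the matrix product, and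
\[
(ZZ')_{0k}=\sum_{l=0}^kZ_{0l}Z'_{lk}=\sum_{l=0}^kX_lQ_l\,Q_l^{-1}X'_{k-l}Q_k=\Big(\sum_{l=0}^kX_lX'_{k-l}\Big)Q_k .
\]
So $\Phi(ZZ')=\Phi(Z)\Phi(Z')$. The only nonzero entry in the first row of $T$ is $T_{01}=V_0=Q_1$, so $\Phi(T)=z$.

(c) By (a), $\|Q_n^{-1}X_0Q_n\|=\|Z_{nn}\|\le\|Z\|$ for all $n$, and $n=0$ gives the norm bound. For $X\in\mathcal D$ the operator $\delta(X)$ is bounded. It commutes with $T$ because $V_n(Q_{n+1}^{-1}XQ_{n+1})=Q_n^{-1}XQ_{n+1}=(Q_n^{-1}XQ_n)V_n$, and its first row is $(X,0,0,\dots)$.

(d) If $X\in\mathcal D$ is a nontrivial idempotent, so is $\delta(X)$. Conversely, assume $\mathcal D$ has no nontrivial idempotent and let $Z=Z^2\in\mathcal A'(T)$. The constant term $X_0$ of $\Phi(Z)=\Phi(Z)^2$ is an idempotent in $\mathcal D$, hence $0$ or $I$. Replacing $Z$ by $I-Z$ if necessary, we may assume $X_0=0$. Then $\Phi(Z)$ is divisible by $z$, so $\Phi(Z)=\Phi(Z)^m$ is divisible by $z^m$ for every $m$. Hence $\Phi(Z)=0$ and $Z=0$.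
\end{proof}

If $\dim\mathcal G=1$, then $\mathcal D=\mathbb C$ and $\Phi$ takes values in $\mathbb C[[z]]$. So every backward shift with nonzero scalar weights is strongly irreducible with commutative commutant, in agreement with the conjecture. For $\dim\mathcal G\ge2$ the naive choice $Q_n=I$ gives $\mathcal D=\mathcal L(\mathcal G)$, which has many idempotents. The $Q_n$ have to cut $\mathcal D$ down, and the mechanism is already visible in dimension two.

\begin{example}\label{ex:shear}
Let $\mathcal G=\mathbb C^2$ and $Q_n=\begin{pmatrix}1&n\\0&1\end{pmatrix}$, so that every weight equals $\begin{pmatrix}1&1\\0&1\end{pmatrix}$. Multiplying out,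
\[
\begin{pmatrix}1&-n\\0&1\end{pmatrix}\begin{pmatrix}a&b\\c&d\end{pmatrix}\begin{pmatrix}1&n\\0&1\end{pmatrix}
=\begin{pmatrix}a-nc&b+n(a-d)-n^2c\\c&d+nc\end{pmatrix}.
\]
This is bounded in $n$ if and only if $c=0$ and $a=d$. So $\mathcal D$ consists of the matrices $\begin{pmatrix}a&b\\0&a\end{pmatrix}$. Such a matrix is idempotent when $a^2=a$ and $2ab=b$, which forces $a\in\{0,1\}$ and $b=0$. Hence $T\in(SI)$. Geometrically, the lines spanned by $Q_n^{-1}e_1=e_1$ and $Q_n^{-1}e_2=e_2-ne_1$ make an angle tending to $0$. The idempotents onto the first line along the second have corner entry $n$, so they do not assemble to a bounded operator.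
\end{example}

\section{Encoding a commutant in the weights}\label{sec:encode}

Replace the scalar $n$ in Example~\ref{ex:shear} by an operator $D$ on a Hilbert space $\mathcal K$. For $a,b,c,d,D\in\mathcal L(\mathcal K)$ the same multiplication gives
\begin{equation}\label{eq:conj}
\begin{pmatrix}I&-D\\0&I\end{pmatrix}\begin{pmatrix}a&b\\c&d\end{pmatrix}\begin{pmatrix}I&D\\0&I\end{pmatrix}
=\begin{pmatrix}a-Dc&b+aD-Dd-DcD\\c&d+cD\end{pmatrix}.
\end{equation}
When $c=0$ and $a=d$, the corner is $b+(aD-Da)$. It is bounded along the ray $D=mA$, $m\ge1$, exactly when $a$ commutes with $A$. So a boundedness condition detects commutation. To detect commutation with a whole family we need a sequence $(D_n)$ that goes arbitrarily far along each of many rays, while the steps $D_{n+1}-D_n$ stay bounded so that the weights do. Such a sequence cannot tend to infinity along all rays, but it need not: it suffices to make longer and longer excursions and to return to $0$ in between.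

Let $\mathcal K\ne0$ be separable, let $\mathcal F\subset\mathcal L(\mathcal K)$ be a finite or countably infinite set with $I\in\mathcal F$ and $\|A\|\le1$ for $A\in\mathcal F$, and put $\mathcal C=\mathcal F'$. Call $(D_n)_{n\ge0}$ a \emph{path for $\mathcal F$} if $D_0=0$ and
\begin{enumerate}
\item[(i)] $\|D_{n+1}-D_n\|\le1$ for all $n$;
\item[(ii)] every $D_n$ has the form $mA$ with $A\in\mathcal F$ and $m\in\{0,1,2,\dots\}$;
\item[(iii)] for all $A\in\mathcal F$ and $m\ge1$, the operator $mA$ occurs among the $D_n$.
\end{enumerate}
Paths exist. Enumerate the countably many pairs $(m,A)$ with $m\ge1$ and $A\in\mathcal F$, and let $D_0=0$ be followed by the blocks $A,2A,\dots,mA,(m-1)A,\dots,A,0$, one for each pair. Every step is $\pm A$ for some $A\in\mathcal F$.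

Fix a path, let $\mathcal G=\mathcal K\oplus\mathcal K$, and put
\[
P_n=\begin{pmatrix}I&D_n\\0&I\end{pmatrix},\qquad\text{so that}\qquad P_m^{-1}P_n=\begin{pmatrix}I&D_n-D_m\\0&I\end{pmatrix}.
\]
By (i), $\|D_n-D_m\|\le|n-m|$. Since $P_0=I$, this yields
\begin{equation}\label{eq:growth}
\|P_m^{-1}P_n\|\le1+|n-m|,\qquad\|P_n^{\pm1}\|\le1+n .
\end{equation}
Let $(w_n)_{n\ge0}$ be a bounded sequence of positive numbers, $c_0=1$, $c_n=w_0\cdots w_{n-1}$, and $Q_n=c_nP_n$. Then $V_n=w_nP_n^{-1}P_{n+1}$ and $\|V_n\|\le2w_n$, so Section~\ref{sec:shifts} applies. We call the operator $T$ of \eqref{eq:T} the \emph{shift built from $\mathcal F$, $(D_n)$ and $(w_n)$}. The scalars cancel in $Q_n^{-1}XQ_n=P_n^{-1}XP_n$. So $\mathcal D$, and with it strong irreducibility, does not depend on $(w_n)$, which remains at our disposal.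

\begin{proposition}\label{prop:encode}
Let $T$ be the shift built from $\mathcal F$, $(D_n)$ and $(w_n)$.
\begin{enumerate}
\item[(a)] $\mathcal D=\Big\{\begin{pmatrix}a&b\\0&a\end{pmatrix}: a\in\mathcal C,\ b\in\mathcal L(\mathcal K)\Big\}$.
\item[(b)] For $Z\in\mathcal A'(T)$ let $\rho(Z)$ be the diagonal entry $a$ of $X_0(Z)$, and for $a\in\mathcal C$ let $\iota(a)=\bigoplus_n(a\oplus a)$. Then $\rho:\mathcal A'(T)\to\mathcal C$ is a contractive unital homomorphism, $\iota:\mathcal C\to\mathcal A'(T)$ is an isometric unital homomorphism, and $\rho\circ\iota=\mathrm{id}_{\mathcal C}$.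
\item[(c)] $T\in(SI)$ if and only if $\mathcal C$ has no nontrivial idempotent.
\end{enumerate}
\end{proposition}

\begin{proof}
(a) Let $X\in\mathcal D$ have entries $a,b,c,d$. The entries of \eqref{eq:conj} with $D=D_n$ are bounded in $n$, and by (iii) we may take $D=mA$ for all $m\ge1$ and $A\in\mathcal F$. A sequence $u+mv$ is bounded only if $v=0$. With $A=I$, the upper left entry $a-mc$ gives $c=0$, and then the corner $b+m(a-d)$ gives $a=d$. With general $A\in\mathcal F$ the corner is now $b+m(aA-Aa)$, so $aA=Aa$. Thus $a\in\mathcal C$. Conversely, if $c=0$ and $d=a\in\mathcal C$, then $a$ commutes with every $D_n$ by (ii), and \eqref{eq:conj} gives $P_n^{-1}XP_n=X$ for all $n$. So $X\in\mathcal D$.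

(b) The map $Z\mapsto X_0(Z)$ is a contractive unital homomorphism into $\mathcal D$ by Proposition~\ref{prop:shift}(b),(c). Taking the diagonal entry of an upper triangular matrix is another such homomorphism, and $\rho$ is the composition. By the last line of (a), $\iota(a)=\delta(a\oplus a)$. Hence $\iota(a)\in\mathcal A'(T)$ and $X_0(\iota(a))=a\oplus a$, that is, $\rho(\iota(a))=a$. A direct sum of copies of $a$ has norm $\|a\|$ and depends linearly and multiplicatively on $a$.

(c) We use Proposition~\ref{prop:shift}(d). If $e\in\mathcal C$ is a nontrivial idempotent, so is $e\oplus e\in\mathcal D$. Conversely, suppose $\mathcal C$ has none, and let $X=X^2\in\mathcal D$ have diagonal entry $a$. Then $a^2=a$, so $a\in\{0,I\}$. If $a=0$, then $X=X^2=0$, because a matrix whose only nonzero entry is the upper right corner has square $0$. If $a=I$, this argument applies to $I-X$ and gives $X=I$.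
\end{proof}

So $\mathcal D$ is $\mathcal C$ up to the square-zero ideal $\{a=0\}$. Condition (i) makes $T$ bounded and gives \eqref{eq:growth}, condition (iii) forces $a\in\mathcal C$, and condition (ii) ensures that all of $\mathcal C$ survives. Adding $I$ to a family does not change its commutant, but the hypothesis $I\in\mathcal F$ cannot be dropped: for $\mathcal K=\mathbb C$ and $\mathcal F=\{0\}$ we have $\mathcal C=\mathbb C$, while $P_n=I$ and $\mathcal D$ is the full $2\times2$ matrix algebra, so $T\notin(SI)$. Example~\ref{ex:shear} is the case $\mathcal K=\mathbb C$, $\mathcal F=\{1\}$, $D_n=n$, $w_n=1$.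

\section{The free semigroup algebra on two generators}\label{sec:free}

It remains to find a commutant that is far from commutative and has no nontrivial idempotent. An algebra without zero divisors has none, since $e(e-1)=0$ forces $e=0$ or $e=1$. For scalar shifts the commutant embeds in $\mathbb C[[z]]$. We look for a commutant that embeds in power series in two noncommuting variables.

Let $F$ be the set of finite words in the letters $1,2$, including the empty word $\emptyset$, with concatenation as product. Let $\mathcal K=\ell^2(F)$ have orthonormal basis $(\xi_v)_{v\in F}$, and define isometries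
\[
L_i\xi_v=\xi_{iv},\qquad R_i\xi_v=\xi_{vi}\qquad(i=1,2).
\]
Both $L_jR_i$ and $R_iL_j$ send $\xi_v$ to $\xi_{jvi}$, so $R_1$ and $R_2$ belong to
\[
\mathcal R=\{L_1,L_2\}',
\]
the \emph{right free semigroup algebra} on two generators. The ranges of $R_1$ and $R_2$ are spanned by the words ending in $1$ and in $2$, so they are orthogonal and $R_i^*R_j=\delta_{ij}I$.

\begin{lemma}\label{lem:free}
\begin{enumerate}
\item[(a)] $\mathcal R$ has no nontrivial idempotent.
\item[(b)] The commutator $q=R_1R_2-R_2R_1$ satisfies $\|q^n\|=2^{n/2}$, so it has spectral radius $\sqrt2$.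
\item[(c)] $\mathcal R$ has no nonzero quasinilpotent element. Hence $\operatorname{rad}\mathcal R=0$.
\end{enumerate}
\end{lemma}

\begin{proof}
\emph{Symbols.} A formal series $f=\sum_{w\in F}f_ww$ is an arbitrary family of complex coefficients, and series are multiplied by $(fg)_u=\sum_{vw=u}f_vg_w$, a finite sum. The unit is the empty word, written $1$. For $a\in\mathcal R$ write $a\xi_\emptyset=\sum_wa_w\xi_w$ and call $\hat a=\sum_wa_ww$ its symbol. For $v=i_1\cdots i_k$ let $L_v=L_{i_1}\cdots L_{i_k}$, so that $L_v\xi_w=\xi_{vw}$. Since $a$ commutes with $L_v$,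
\[
a\xi_v=aL_v\xi_\emptyset=L_va\xi_\emptyset=\sum_wa_w\xi_{vw}.
\]
So the linear map $a\mapsto\hat a$ is injective, and $\hat I=1$. For $a,b\in\mathcal R$ and $u\in F$,
\[
\langle ab\,\xi_\emptyset,\xi_u\rangle=\sum_vb_v\langle a\xi_v,\xi_u\rangle=\sum_{vw=u}b_va_w ,
\]
that is, $\widehat{ab}=\hat b\,\hat a$.

\emph{Lowest components.} Let $f$ be supported on words of length $p$ and $g$ on words of length $r$. A word of length $p+r$ factors in exactly one way as $vw$ with lengths $p$ and $r$, so $(fg)_{vw}=f_vg_w$ and
\begin{equation}\label{eq:mult}
\|fg\|_2^2=\sum_{v,w}|f_v|^2|g_w|^2=\|f\|_2^2\,\|g\|_2^2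
\end{equation}
for the $\ell^2$-norm of the coefficients. Now let $f,g$ be any nonzero series, and let $f_\circ,g_\circ$ be their lowest components, that is, the parts supported on the words of the least lengths $p,r$ that carry a nonzero coefficient. Then $fg$ vanishes on words shorter than $p+r$, and its part of length $p+r$ is $f_\circ g_\circ$, which is nonzero by \eqref{eq:mult}. So there are no zero divisors, and $(fg)_\circ=f_\circ g_\circ$.

(a) If $e^2=e$, then $\hat e(\hat e-1)=0$, so $\hat e\in\{0,1\}$ and $e\in\{0,I\}$.

(b) Expanding and using $R_i^*R_j=\delta_{ij}I$,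
\[
q^*q=R_2^*R_1^*R_1R_2-R_2^*R_1^*R_2R_1-R_1^*R_2^*R_1R_2+R_1^*R_2^*R_2R_1=I-0-0+I=2I .
\]
Thus $q/\sqrt2$ is an isometry, and so are its powers.

(c) Let $a\neq0$ and let $f$ be the lowest component of $\hat a$. Then $f^n$ is the lowest component of $\widehat{a^n}=\hat a^{\,n}$, so
\[
\|a^n\|\ge\|a^n\xi_\emptyset\|\ge\|f^n\|_2=\|f\|_2^n ,
\]
and $a$ has spectral radius at least $\|f\|_2>0$. Lemma~\ref{lem:rad}(a) gives $\operatorname{rad}\mathcal R=0$.
\end{proof}

\begin{corollary}\label{cor:counter}
Let $\mathcal F=\{I,L_1,L_2\}$ and let $T$ be the shift built from $\mathcal F$, any path, and any bounded positive sequence $(w_n)$. Then $T\in(SI)$ and $\mathcal A'(T)/\operatorname{rad}\mathcal A'(T)$ is not commutative.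
\end{corollary}

\begin{proof}
Here $\mathcal C=\mathcal R$. Proposition~\ref{prop:encode}(c) and Lemma~\ref{lem:free}(a) give $T\in(SI)$. The commutator of $\iota(R_1)$ and $\iota(R_2)$ in $\mathcal A'(T)$ is $\iota(q)$, and $\|\iota(q)^n\|=\|q^n\|=2^{n/2}$. So it is not quasinilpotent, and Lemma~\ref{lem:rad}(a) applies.
\end{proof}

This already refutes the conjecture. The two remaining sections use the freedom in $(w_n)$.

\section{Rapidly decreasing weights: Theorems \ref{thm:A} and \ref{thm:B}}\label{sec:decay}

To identify the quotient by Lemma~\ref{lem:rad}(c) we need $\ker\rho\subset\operatorname{rad}\mathcal A'(T)$. This is a real condition: $\Phi(T)=z$, so $T\in\ker\rho$, and $T$ must at least be quasinilpotent. For $w_n=1$ it is not (Lemma~\ref{lem:CD}). What has to be controlled is the part of $Z$ above the diagonal. By Proposition~\ref{prop:shift}(a) and \eqref{eq:growth},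
\begin{equation}\label{eq:entry}
\|Z_{n,n+k}\|\le\|Q_n^{-1}\|\,\|Z_{0k}\|\,\|Q_k^{-1}Q_{n+k}\|\le\|Z\|\,(1+n)^2\,\frac{c_{n+k}}{c_nc_k}.
\end{equation}
A geometric sequence $c_n=r^n$ makes the ratio equal to $1$ and gains nothing. A quadratic exponent does: take
\begin{equation}\label{eq:weights}
w_n=e^{-(2n+1)},\qquad c_n=e^{-n^2},\qquad\frac{c_{n+k}}{c_nc_k}=e^{-2nk}.
\end{equation}
The entries above the diagonal then become small far down the matrix, for every $Z\in\mathcal A'(T)$ at once.

\begin{lemma}\label{lem:qn}
Let $T$ be the shift built from $\mathcal F$, $(D_n)$ and the weights \eqref{eq:weights}. Every $Z\in\mathcal A'(T)$ with $\rho(Z)=0$ is quasinilpotent. In particular $T$ is quasinilpotent, and $\ker\rho\subset\operatorname{rad}\mathcal A'(T)$.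
\end{lemma}

\begin{proof}
Assume first that $X_0(Z)=0$, so that $Z_{ij}=0$ for $i\ge j$. Fix $N\ge1$ and split the coordinates into $n<N$ and $n\ge N$:
\[
Z=\begin{pmatrix}Z_N&B_N\\0&Y_N\end{pmatrix}.
\]
The block $Z_N$ is a strictly upper triangular $N\times N$ block matrix, so $Z_N^N=0$. To estimate $Y_N$, let $\varepsilon_N=\sup_{n\ge N}(1+n)^2e^{-2n}$, which tends to $0$. For $n\ge N$ and $k\ge1$ we have $e^{-2nk}=e^{-2n}e^{-2n(k-1)}\le e^{-2n}e^{-2(k-1)}$, so \eqref{eq:entry} gives $\|Z_{n,n+k}\|\le\|Z\|\varepsilon_Ne^{-2(k-1)}$. The $k$th superdiagonal $U_k$ of $Y_N$, given by $(U_kx)_n=Z_{n,n+k}x_{n+k}$ for $n\ge N$, has norm at most $\sup_{n\ge N}\|Z_{n,n+k}\|$. Hence $\sum_{k\ge1}U_k$ converges in norm. Its sum has the same entries as $Y_N$, and so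
\[
\|Y_N\|\le\|Z\|\,\varepsilon_N\sum_{k\ge1}e^{-2(k-1)}=\frac{\|Z\|\,\varepsilon_N}{1-e^{-2}}\longrightarrow0\qquad(N\to\infty).
\]
Given $\lambda\ne0$, choose $N$ with $\|Y_N\|<|\lambda|$. Then $\lambda-Z_N$ and $\lambda-Y_N$ are invertible. A triangular matrix with invertible diagonal blocks is invertible, since
\[
\begin{pmatrix}A&B\\0&C\end{pmatrix}^{-1}=\begin{pmatrix}A^{-1}&-A^{-1}BC^{-1}\\0&C^{-1}\end{pmatrix}.
\]
So $\lambda-Z$ is invertible for all $\lambda\neq0$, and $Z$ is quasinilpotent. This case includes $Z=T$.

If only $\rho(Z)=0$, then $X_0(Z)$ lies in the square-zero ideal of $\mathcal D$, so $X_0(Z^2)=X_0(Z)^2=0$. Thus $Z^2$ is quasinilpotent. The spectral radius of $Z^2$ is the square of that of $Z$, so $Z$ is quasinilpotent. Finally, $\ker\rho$ is an ideal, and Lemma~\ref{lem:rad}(b) applies.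
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:A}]
Let $T$ be the shift built from $\{I,L_1,L_2\}$, any path, and the weights \eqref{eq:weights}. It acts on a separable infinite-dimensional space, it is quasinilpotent by Lemma~\ref{lem:qn}, and Corollary~\ref{cor:counter} gives the rest.
\end{proof}

A path visits only countably many rays, so for Theorem~\ref{thm:B} the set $\mathcal S$ has to be replaced by a countable one. Separability of $\mathcal K$ makes this possible.

\begin{lemma}\label{lem:countable}
If $\mathcal K\neq0$ is separable and $\mathcal S\subset\mathcal L(\mathcal K)$, there is a finite or countably infinite set $\mathcal F$ of contractions with $I\in\mathcal F$ and $\mathcal F'=\mathcal S'$.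
\end{lemma}

\begin{proof}
Let $(e_i)_{i\in J}$ be an orthonormal basis, $J$ countable, and $\mathcal S_r=\{A\in\mathcal S:\|A\|\le r\}$ for $r=1,2,\dots$. The map $A\mapsto(\langle Ae_i,e_j\rangle)_{i,j}$ embeds $\mathcal S_r$ in $\mathbb C^{J\times J}$, which is separable and metrizable in the product topology. Subsets of separable metric spaces are separable, so there is a countable $\mathcal S_r^0\subset\mathcal S_r$ such that each $A\in\mathcal S_r$ is the entrywise limit of a sequence $(A_m)$ in $\mathcal S_r^0$. Since $\|A_m-A\|\le2r$ and finite linear combinations of the $e_i$ are dense, $\langle A_mx,y\rangle\to\langle Ax,y\rangle$ for all $x,y\in\mathcal K$. If $a$ commutes with every $A_m$, then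
\[
\langle aAx,y\rangle=\lim_m\langle A_mx,a^*y\rangle=\lim_m\langle A_max,y\rangle=\langle Aax,y\rangle .
\]
So the countable set $\mathcal S^0=\bigcup_r\mathcal S_r^0\subset\mathcal S$ has commutant $\mathcal S'$. Take $\mathcal F=\{I\}\cup\{(1+\|A\|)^{-1}A:A\in\mathcal S^0\}$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:B}]
Choose $\mathcal F$ by Lemma~\ref{lem:countable}, and let $T$ be the shift built from $\mathcal F$, any path, and the weights \eqref{eq:weights}. The space $\ell^2(\mathcal K\oplus\mathcal K)$ is separable, and it is infinite-dimensional because $\mathcal K\ne0$. By Lemma~\ref{lem:qn}, $T$ is quasinilpotent and $\ker\rho\subset\operatorname{rad}\mathcal A'(T)$. Together with Proposition~\ref{prop:encode}(b), these are the hypotheses of Lemma~\ref{lem:rad}(c), which gives (a). Part (b) is Proposition~\ref{prop:encode}(c).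

For the consequence, let $\mathcal C=\mathcal S'$ have no nontrivial idempotent. Then the operator just built is quasinilpotent, lies in $(SI)$, and realizes $\mathcal C/\operatorname{rad}\mathcal C$. Conversely, if $T\in(SI)$, then $\mathcal A'(T)=\{T\}'$ is itself a commutant without nontrivial idempotents. Applying the construction to $\mathcal S=\{T\}$ gives a quasinilpotent operator in $(SI)$ with an isometrically isomorphic quotient.
\end{proof}

\begin{remark}\label{rem:PI}
For the operator in the proof of Theorem~\ref{thm:A}, the argument just given and Lemma~\ref{lem:free}(c) show that $\mathcal A'(T)/\operatorname{rad}\mathcal A'(T)$ is isometrically isomorphic to $\mathcal R$. This algebra satisfies no polynomial identity. Indeed, $R_{i_1}\cdots R_{i_k}\xi_\emptyset=\xi_{i_k\cdots i_1}$, so distinct monomials in $R_1,R_2$ are linearly independent and $R_1,R_2$ generate a free algebra. If $p(t_1,\dots,t_m)$ is a nonzero polynomial in noncommuting variables, the substitution $t_j=R_1R_2^{\,j}$ sends distinct monomials to distinct monomials, as one recovers the factors by cutting before each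 $R_1$. So $p$ does not vanish identically on $\mathcal R$.
\end{remark}

\begin{example}\label{ex:whyrad}
The smallest case shows why the conjecture concerns the quotient and not $\mathcal A'(T)$ itself. Keep $\mathcal K=\mathbb C$ and $D_n=n$ from Example~\ref{ex:shear}, but use the weights \eqref{eq:weights}. Then $T\in(SI)$ and $\mathcal A'(T)/\operatorname{rad}\mathcal A'(T)\cong\mathcal C=\mathbb C$. For any $2\times2$ matrix $X$, let $Z_X$ have the entries $Q_n^{-1}XQ_{n+1}=w_nP_n^{-1}XP_{n+1}$ at the positions $(n,n+1)$ and $0$ elsewhere. It is bounded because $w_n(1+n)(2+n)$ is bounded, and it commutes with $T$ because $TZ_X$ and $Z_XT$ both have the entries $Q_n^{-1}XQ_{n+2}$ at $(n,n+2)$ and $0$ elsewhere. Since $\Phi(Z_X)=Xz$, we get $\Phi(Z_XZ_Y-Z_YZ_X)=(XY-YX)z^2$. So $\mathcal A'(T)$ is not commutative, but its noncommutativity is absorbed by the radical.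
\end{example}

\section{Constant weights: Theorem \ref{thm:C}}\label{sec:CD}

For $w_n=1$ the shift is a perturbed form of the unweighted backward shift on $\ell^2(\mathcal G)$, whose eigenvectors are $(g,\lambda g,\lambda^2g,\dots)$ for $|\lambda|<1$. The perturbation $P_n$ is unbounded, which is what destroys the idempotents. But by \eqref{eq:growth} it grows only linearly, which is negligible against $|\lambda|^n$.

\begin{lemma}\label{lem:CD}
Let $T$ be the shift built from $\mathcal F$, $(D_n)$ and $w_n=1$. For $|\lambda|<1$ the operator $T-\lambda$ is onto and $\dim\ker(T-\lambda)=\dim\mathcal G$, and these kernels have dense linear span.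
\end{lemma}

\begin{proof}
Here $Q_n=P_n$. Let $|\lambda|<1$.

\emph{Surjectivity.} We use a right inverse of $T$ with small spectrum. Define $(Sx)_0=0$ and $(Sx)_{n+1}=V_n^{-1}x_n=P_{n+1}^{-1}P_nx_n$. Then $TS=I$. Also $(S^kx)_{n+k}=P_{n+k}^{-1}P_nx_n$ and the first $k$ coordinates of $S^kx$ vanish, so $\|S^k\|\le1+k$ by \eqref{eq:growth}. Hence $S$ has spectral radius at most $1$, the operator $I-\lambda S$ is invertible, and
\[
(T-\lambda)\,S(I-\lambda S)^{-1}=(I-\lambda S)(I-\lambda S)^{-1}=I .
\]

\emph{Kernels.} The equation $Tx=\lambda x$ means $P_{n+1}x_{n+1}=\lambda P_nx_n$ for all $n$, that is, $x_n=\lambda^nP_n^{-1}g$ with $g=x_0$. Since $\|\lambda^nP_n^{-1}g\|\le|\lambda|^n(1+n)\|g\|$, this sequence is square summable for every $g\in\mathcal G$. So $x\mapsto x_0$ is a linear bijection of $\ker(T-\lambda)$ onto $\mathcal G$.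

\emph{Density.} Let $y$ be orthogonal to all these kernels, and let $g\in\mathcal G$. The power series $\sum_n\lambda^n\langle P_n^{-1}g,y_n\rangle$ has coefficients bounded by $(1+n)\|g\|\|y\|$, so it converges on $\mathbb D$, and it vanishes there. Hence $\langle P_n^{-1}g,y_n\rangle=0$ for all $n$ and $g$. As $P_n^{-1}$ is onto, $y_n=0$ for all $n$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:C}]
Let $T$ be the shift built from $\{I,L_1,L_2\}$, any path, and $w_n=1$. Here $\mathcal G=\ell^2(F)\oplus\ell^2(F)$ is infinite-dimensional, so $T\in\mathcal B_\infty(\mathbb D)$ by Lemma~\ref{lem:CD}. Corollary~\ref{cor:counter} shows that $T\in(SI)$ and that $\mathcal A'(T)/\operatorname{rad}\mathcal A'(T)$ is not commutative.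
\end{proof}

The index given by Lemma~\ref{lem:CD} is $2\dim\mathcal K$. The operator of Example~\ref{ex:shear} thus lies in $\mathcal B_2(\mathbb D)\cap(SI)$, within the scope of (K2), while Theorem~\ref{thm:C} shows that the hypothesis of finite index in (K2) cannot be dropped.
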